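\title{Loop spaces of rationally elliptic finite complexes have finite genus}

\begin{abstract}
Let $X$ be a simply connected finite complex whose rational homotopy groups vanish in high degrees. We prove that the Mislin genus of $\Omega X$ is finite, and that this remains true when localizations are replaced by completions. The arithmetic square bounds the genus by a set of adelic double cosets of the automorphism group of $H^*(\Omega X;\mathbb Q)$, and Borel's finiteness theorem applies once enough automorphisms are realized by self-equivalences of the $p$-completions of $\Omega X$. The main step shows that every class in $H^n(\Omega X;\mathbb Q)$ has a nonzero multiple that is pulled back from $\Omega S^{n+1}_{(p)}$. The hypothesis that $X$ is finite cannot be weakened to finite type: the genus of $\mathbb{CP}^\infty\times\Omega S^5$ is infinite.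
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Localizing a space at a prime $p$ keeps its rational homotopy and its $p$-primary torsion and discards the rest. The genus measures what is lost when a space is known only one prime at a time. Let $\mathcal N$ be the class of connected nilpotent CW-complexes of finite type. (A connected space is nilpotent if its fundamental group is nilpotent and acts nilpotently on the higher homotopy groups; simply connected spaces and connected H-spaces are nilpotent.) For $Z\in\mathcal N$, the \emph{Mislin genus} $\mathcal G(Z)$ is the set of homotopy types of spaces $Y\in\mathcal N$ such that the localizations $Y_{(p)}$ and $Z_{(p)}$ are homotopy equivalent for every prime $p$.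

For $n\ge2$ the genus of $S^n$ is a single point: a member $Y$ has the integral homology of $S^n$, its nilpotent fundamental group is perfect and hence trivial, and the theorems of Hurewicz and Whitehead give $Y\simeq S^n$. With two cells the genus can already be larger. Let $\nu$ generate $\pi_6(S^3)\cong\mathbb Z/12$ and let $C_k=S^3\cup_{k\nu}e^7$. The map $C_5\to C_1$ that is the identity on $S^3$ and has degree $5$ on the top cell is a $p$-local equivalence for $p\ne5$, and at $p=5$ both attaching maps become trivial; so $C_5\in\mathcal G(C_1)$. A cellular homotopy equivalence $C_5\to C_1$ would have degree $\pm1$ on $S^3$ and on $\pi_7(C_k,S^3)\cong H_7(C_k,S^3)=\mathbb Z$. Inversion in the group $S^3$ has degree $-1$ and acts on $\pi_6(S^3)$ by $-1$, so the boundary map $\pi_7(C_k,S^3)\to\pi_6(S^3)$ would give $5\nu=\pm\nu$, which is false. Thus the natural question about a genus is whether it is finite.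

Call a $1$-connected finite CW-complex $X$ \emph{rationally elliptic} if $\pi_nX\otimes\mathbb Q=0$ for all large $n$. Its loop space $\Omega X$ is connected, because $X$ is $1$-connected, and has the homotopy type of a member of $\mathcal N$. The question of this paper is the following.

\begin{quote}
\emph{If $X$ is rationally elliptic, is $\mathcal G(\Omega X)$ a finite set?}
\end{quote}

The answer is yes.

\begin{theorem}\label{thm:A}
Let $X$ be a $1$-connected finite CW-complex with $\pi_nX\otimes\mathbb Q=0$ for $n\gg0$. Then $\mathcal G(\Omega X)$ is finite.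
\end{theorem}

We prove a stronger statement. Let $\hat Y_p$ be the Bousfield--Kan $\mathbb F_p$-completion, and for $Z\in\mathcal N$ let $\hat{\mathcal G}(Z)$ be the set of homotopy types of $Y\in\mathcal N$ with $\hat Y_p\simeq\hat Z_p$ for all primes $p$. Since $Y_{(p)}\simeq Z_{(p)}$ implies $\hat Y_p\simeq\hat Z_p$, we have $\mathcal G(Z)\subset\hat{\mathcal G}(Z)$, and Theorem~\ref{thm:A} follows from the next theorem.

\begin{theorem}\label{thm:B}
For $X$ as in Theorem~\ref{thm:A}, the set $\hat{\mathcal G}(\Omega X)$ is finite.
\end{theorem}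

\begin{proposition}\label{prop:C}
In Theorem~\ref{thm:A}, ``finite'' cannot be weakened to ``of finite type'': for $X=K(\mathbb Z,3)\times S^5$ the genus $\mathcal G(\Omega X)=\mathcal G(\mathbb{CP}^\infty\times\Omega S^5)$ is infinite.
\end{proposition}

Here is why the question is delicate. Put $L=\Omega X$. A member of $\hat{\mathcal G}(L)$ is assembled from the rationalization $L_0$ and the completions $\hat L_p$, and only the gluing varies. The space $L_0$ is a finite product of Eilenberg--MacLane spaces, so the gluing is recorded by an adelic point of a linear algebraic group $G$ over $\mathbb Q$, the automorphism group of the algebra $H^*(L;\mathbb Q)$. Two gluings give the same space when they differ by self-equivalences of the pieces, and therefore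
\[
|\hat{\mathcal G}(L)|\le\Big|G(\mathbb Q)\backslash G(\mathbb A_f)/\textstyle\prod_pK_p\Big| ,
\]
where $K_p\subset G(\mathbb Q_p)$ consists of the automorphisms induced by self-equivalences of $\hat L_p$. A theorem of Borel makes the right side finite if $\prod_pK_p$ is open. The problem is now to construct maps: every automorphism that is $p$-adically close to the identity must be realized on $\hat L_p$. The basic case is a shear $x\mapsto x+c\alpha$, which adds to a polynomial generator $x$ of degree $n$ a multiple of another class $\alpha$ of degree $n$, and we realize it through a map $L\to\Omega S^{n+1}_{(p)}$ that pulls the fundamental class back to a nonzero multiple of $\alpha$. On a finite complex, maps to spheres of this kind are found by clearing denominators (Lemma~\ref{lem:telescope}). But $\Omega X$ usually has cells in infinitely many dimensions, and each cell may demand a new denominator. For $\mathbb{CP}^\infty$ this happens, and it is the source of Proposition~\ref{prop:C}. Since $\mathbb{CP}^\infty\times\Omega S^5$ is rationally equivalent to $\Omega(S^3\times S^5)$, one might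 guess that some finite $X$ shows the same behavior. What prevents it is that $\Omega X$, though infinite, is controlled by finite complexes: evaluating a loop at $s$ ordered times maps $\Sigma^s\Omega X$ to a finite quotient of $X^s$, and this map sees all of the rational cohomology of $\Omega X$ up to degree~$s$.

Section~\ref{sec:tools} collects the tools. Section~\ref{sec:glue} proves the double coset bound, and Section~\ref{sec:two} applies the method by hand to the two rationally equivalent spaces above, proving Proposition~\ref{prop:C}. Sections~\ref{sec:stages} and~\ref{sec:desusp} construct the maps $\Omega X\to\Omega S^{n+1}_{(p)}$, first into $\Omega^sS^{n+s}$ and then down to a single loop. Section~\ref{sec:open} shows that every $K_p$ is open, and Section~\ref{sec:large} shows that $K_p$ is as large as possible for almost all $p$ and finishes the proof.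

\section{Tools}\label{sec:tools}

We work up to weak homotopy equivalence and replace spaces by CW-complexes when needed; ``equivalence'' is meant in this sense. For maps into a connected H-space or a simply connected space, based and unbased homotopy classes agree.

\subsection{Localization and completion}\label{ss:loc}

Let $R$ be a subring of $\mathbb Q$ and $T$ a connected nilpotent space. The localization $T\to T_R$ is a map to a nilpotent space that induces $\tilde H_*(T_R;\mathbb Z)\cong\tilde H_*(T;\mathbb Z)\otimes R$ and $\pi_n(T_R)\cong\pi_n(T)\otimes R$ (for $n\ge2$, and for $n=1$ if $\pi_1T$ is abelian). Every map from $T$ to an $R$-local space factors through $T_R$, uniquely up to homotopy. A map of connected nilpotent spaces that is an isomorphism on $H_*(\,\cdot\,;R)$ induces an equivalence of $R$-localizations. We write $T_{(p)}$ for $R=\mathbb Z_{(p)}$ and $T_0$ for $R=\mathbb Q$.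

The completion $T\to\hat T_p$ has the same formal properties with respect to $H_*(\,\cdot\,;\mathbb F_p)$: it is an isomorphism on mod $p$ homology; a map of connected nilpotent spaces that is an isomorphism on mod $p$ homology induces an equivalence of completions, and is itself an equivalence if both spaces are complete; and $[\hat T_p,\hat T'_p]=[T,\hat T'_p]$. In particular $T$ and $T_{(p)}$ have the same completion. Completion commutes with finite products. If $T\in\mathcal N$ is an H-space or is simply connected, then $\pi_n(\hat T_p)=\pi_n(T)\otimes\mathbb Z_p$; hence for simply connected $T\in\mathcal N$ the loop map $\Omega T\to\Omega(\hat T_p)$ is the completion of $\Omega T$.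

An additive map $f$ between finitely generated $\mathbb Z_p$-modules is $\mathbb Z_p$-linear: it satisfies $f(p^kx)=p^kf(x)$, so it is continuous, and $\mathbb Z$ is dense in $\mathbb Z_p$.

For $T\in\mathcal N$ write $H_T=H^*(T;\mathbb Q)$. The map $T\to\hat T_p$ is an isomorphism on $H^*(\,\cdot\,;\mathbb Z/p^k)$ for every $k$, and passing to the limit over $k$ gives
\begin{equation}\label{eq:Zp}
H^*(\hat T_p;\mathbb Z_p)=H^*(T;\mathbb Z_p)=H^*(T;\mathbb Z)\otimes\mathbb Z_p,\qquad H^*(\hat T_p;\mathbb Z_p)\otimes\mathbb Q=H_T\otimes\mathbb Q_p .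
\end{equation}
So for $T,T'\in\mathcal N$ every map $f\colon\hat T_p\to\hat T'_p$ induces a map of graded $\mathbb Q_p$-algebras $f^*\colon H_{T'}\otimes\mathbb Q_p\to H_T\otimes\mathbb Q_p$, compatible with cross products and the K\"unneth formula. If $f$ is the completion of a map $T\to T'$ or $T\to T'_{(p)}$, then $f^*$ is the scalar extension of the map induced on rational cohomology, because $T'$ and $T'_{(p)}$ have the same cohomology with coefficients in $\mathbb Z_p$, $\mathbb Q$ and $\mathbb Q_p$.

\subsection{Adeles}\label{ss:adeles}

Let $\hat{\mathbb Z}=\prod_p\mathbb Z_p$, and let $\mathbb A_f=\hat{\mathbb Z}\otimes\mathbb Q$ be the ring of finite adeles: the families $(a_p)\in\prod_p\mathbb Q_p$ with $a_p\in\mathbb Z_p$ for almost all $p$. Let $V$ be a finite-dimensional $\mathbb Q$-vector space, $\Lambda\subset V$ a lattice, and $G\subset GL(V)$ a linear algebraic group over $\mathbb Q$. The stabilizer $U_p\subset G(\mathbb Q_p)$ of $\Lambda\otimes\mathbb Z_p$ is an open compact subgroup. A family $(g_p)$ lies in $G(\mathbb A_f)$ when the matrices of $g_p$ and $g_p^{-1}$ in a basis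 of $\Lambda$ are integral for almost all $p$, that is, when $g_p\in U_p$ for almost all $p$. A subgroup $\prod_pO_p$ with every $O_p\subset U_p$ open and $O_p=U_p$ for almost all $p$ is open and compact in $G(\mathbb A_f)$.

\subsection{Results that are quoted}\label{ss:quoted}

The degree $k$ self-map of a sphere is denoted by $[k]$.

\begin{description}
\item[(MW)] McGibbon--Wilkerson \cite{MW}. For $X$ as in Theorem~\ref{thm:A} and all but finitely many $p$, the space $\Omega X_{(p)}$ is equivalent to a finite product of factors $S^{2m-1}_{(p)}$ and $\Omega S^{2m-1}_{(p)}$.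
\item[(CMN)] Cohen--Moore--Neisendorfer \cite{CMN} for $p\ge5$ and Neisendorfer \cite{Ne} for $p=3$. For $p$ odd and $m\ge1$ there is a map $\Omega^2S^{2m+1}_{(p)}\to S^{2m-1}_{(p)}$ of degree $p$ on $\pi_{2m-1}$.
\item[(J)] James. There is an equivalence $\Omega S^d\simeq J(S^{d-1})=\bigcup_mJ_m$ with each $J_m$ a finite complex, and $\Sigma J\simeq\bigvee_{j\ge1}S^{j(d-1)+1}$ with $\Sigma J_m$ corresponding to the subwedge $j\le m$. The James--Hopf map $h\colon\Omega\Sigma A\to\Omega\Sigma(A\wedge A)$ is natural in $A$, and for $A=S^m$ it gives a $2$-local fibration $S^m\xrightarrow{E}\Omega S^{m+1}\xrightarrow{h}\Omega S^{2m+1}$, where $E$ is adjoint to the identity of $S^{m+1}$.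
\item[(HM)] Hilton--Milnor. Let $I_1,I_2\colon S^d\to S^d\vee S^d$ be the inclusions. There is an equivalence $\mu\colon\prod'_w\Omega S^{d_w}\to\Omega(S^d\vee S^d)$ from the weak product (the union of the finite subproducts) over the basic products $w$ in $I_1,I_2$, ordered by weight. On finite subproducts $\mu$ is the ordered product of the maps $\Omega(w)$, where $w\colon S^{d_w}\to S^d\vee S^d$ is the iterated Whitehead product. The basic products of weight $1$ are $I_1,I_2$, the only one of weight $2$ is $\pm[I_1,I_2]$, and each one of weight $\ge2$ involves both $I_1$ and $I_2$.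
\item[(Se)] Serre. For $n$ odd, $S^n\times\Omega S^{2n+1}\simeq\Omega S^{n+1}$ after inverting $2$. For $d$ odd and $i>d$, the group $\pi_i(S^d)$ is finite.
\item[(AS)] The arithmetic square (Sullivan; Bousfield--Kan, VI.8.1; Dror--Dwyer--Kan). A space $Y\in\mathcal N$ is the homotopy pullback of $Y_0\to(\prod_p\hat Y_p)_0\leftarrow\prod_p\hat Y_p$. The nilpotency classes for the $\hat Y_p$ are bounded by those of $Y$, so $\prod_p\hat Y_p$ is nilpotent and can be rationalized.
\item[(Bo)] Borel \cite[Thm.~5.1]{Bo}. For a linear algebraic group $G$ over $\mathbb Q$ and an open compact subgroup $K\subset G(\mathbb A_f)$, the set $G(\mathbb Q)\backslash G(\mathbb A_f)/K$ is finite. (Any two open compact subgroups are commensurable, so the choice of $K$ does not matter.)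
\end{description}

\subsection{Spheres and their loop spaces}\label{ss:spheres}

Let $\iota_d\in H^d(S^d;\mathbb Z)$ be the fundamental class, and let $\sigma^s\colon H^n(T)\cong\tilde H^{n+s}(T_+\wedge S^s)$ be the suspension isomorphism. For $n\ge1$ we also write $\iota_n$ for the \emph{loop class} in $H^n(\Omega^sS^{n+s};\mathbb Z)$, defined by $\mathrm{ev}^*\iota_{n+s}=\sigma^s\iota_n$ for the evaluation $\mathrm{ev}\colon(\Omega^sS^{n+s})_+\wedge S^s\to S^{n+s}$. If $f\colon T_+\wedge S^s\to S^{n+s}$ is adjoint to $a\colon T\to\Omega^sS^{n+s}$, then $f=\mathrm{ev}\circ(a_+\wedge1)$, so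
\begin{equation}\label{eq:adjoint}
f^*\iota_{n+s}=\sigma^s(a^*\iota_n).
\end{equation}
Applied to the unit $S^n\to\Omega^sS^{n+s}$, which is an isomorphism on $\pi_n$, this shows that $\iota_n$ generates $H^n(\Omega^sS^{n+s};\mathbb Z)\cong\mathbb Z$. The same notation and formula are used for localized and completed spheres.

\begin{lemma}[Clearing denominators]\label{lem:telescope}
Let $F$ be a finite based complex and $d\ge2$.
\begin{enumerate}
\item[(a)] Let $R$ be $\mathbb Z_{(p)}$ or $\mathbb Q$. For every map $f\colon F\to S^d_R$ there are a map $f'\colon F\to S^d$ and a positive integer $M$, invertible in $R$, with $f'^*\iota_d=Mf^*\iota_d$ in $H^d(F;\mathbb Q)$.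
\item[(b)] If $d$ is odd and $\beta\in H^d(F;\mathbb Q)$, there are $f'\colon F\to S^d$ and a positive integer $M$ with $f'^*\iota_d=M\beta$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $l_1,l_2,\dots$ list the primes that are invertible in $R$, each infinitely often, and let $T$ be the mapping telescope of $S^d\xrightarrow{[l_1]}S^d\xrightarrow{[l_2]}\cdots$, with $i_j\colon S^d\to T$ the inclusion of the $j$-th sphere. Then $T$ is simply connected with reduced integral homology $R$ in degree $d$, so $i_1$ is the $R$-localization. The image of the compact space $F$ lies in a finite part of the telescope, which deformation retracts onto its last sphere. Thus $f\simeq i_{j+1}f'$ for some $j$. Put $M=l_1\cdots l_j$. From $i_1\simeq i_{j+1}[M]$ we get $i_{j+1}^*\iota_d=\iota_d/M$, so $f^*\iota_d=f'^*\iota_d/M$.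

(b) By (Se), $S^d_0=K(\mathbb Q,d)$, so $\beta=f^*\iota_d$ for some $f\colon F\to S^d_0$. Apply (a).
\end{proof}

For $n\ge1$ and any coefficient ring, the Pontryagin ring $H_*(\Omega S^{n+1})$ is the tensor algebra $T(u)$ on one generator $u$ of degree $n$. For $c\in\mathbb Z_p=\pi_{n+1}(\hat S^{n+1}_p)=[\hat S^{n+1}_p,\hat S^{n+1}_p]$ let $[c]$ be the corresponding self-map of $\hat S^{n+1}_p$.

\begin{lemma}\label{lem:degree}
Let $n\ge1$ and $c\in\mathbb Z_p$. Then $\Omega[c]$ acts on $H^{tn}(\Omega\hat S^{n+1}_p;\mathbb Z_p)$ as multiplication by $c^t$. If $c\in p\mathbb Z_p$, it acts as zero on reduced mod $p$ homology. If $c\in\mathbb Z_p^\times$, then $[c]$ is an equivalence.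
\end{lemma}

\begin{proof}
On $\pi_{n+1}=\mathbb Z_p$ the map $[c]$ is additive and sends $1$ to $c$, so it is multiplication by $c$. By the Hurewicz theorem $\Omega[c]$ sends $u$ to $cu$ in $H_n(\Omega\hat S^{n+1}_p;\mathbb Z/p^k)$. As $\Omega[c]$ is an H-map, it sends $u^t$ to $c^tu^t$. For $k=1$ this is the second claim; dualizing and passing to the limit over $k$ gives the first. If $c$ is a unit, $[c]$ is an isomorphism on mod $p$ homology.
\end{proof}

\section{The genus and adelic double cosets}\label{sec:glue}

In this section $L\in\mathcal N$ is an H-space for which $\pi_*(L)\otimes\mathbb Q$ has finite total dimension. For $L=\Omega X$ this is the hypothesis $\pi_nX\otimes\mathbb Q=0$ for $n\gg0$; it is what makes the automorphism group below finite-dimensional, so that (Bo) can be applied.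

\subsection{The group $G$}\label{ss:G}

Choose $v_1,\dots,v_r$ with $v_i\in\pi_{n_i}(L)$ that form a basis of $\pi_*(L)\otimes\mathbb Q$, and put $H=H_L$. By the Hopf--Borel theorem, $H$ is a free graded commutative algebra on homogeneous generators. These define a map from $L$ to a product of spaces $K(\mathbb Q,m)$ that is an isomorphism on rational cohomology, hence a rationalization. So the generators of degree $n$ pair perfectly with $\pi_n(L)\otimes\mathbb Q$. After a linear change of generators in each degree, $H$ is free graded commutative on classes $x_i\in H^{n_i}$, $1\le i\le r$, with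
\[
\langle x_i,v_j\rangle=\delta_{ij}\quad\text{whenever }n_i=n_j,\qquad (x_1,\dots,x_r)\colon L_0\xrightarrow{\ \simeq\ }\prod_iK(\mathbb Q,n_i).
\]
Let $N=\max_in_i$ (and $N=0$ if $r=0$) and $V=H^{\le N}$. Let $G\subset GL(V)$ be the group of graded linear automorphisms that fix $1$ and are multiplicative on products of degree $\le N$. These are polynomial conditions, so $G$ is a linear algebraic group over $\mathbb Q$. For a $\mathbb Q$-algebra $R$, an element of $G(R)$ and its inverse extend uniquely to algebra endomorphisms of $H\otimes R$, by prescribing the images of the $x_i$. Thus $G(R)$ is the group of graded $R$-algebra automorphisms of $H\otimes R$. Since $[L_0,L_0]=\prod_iH^{n_i}$ is the set of graded algebra endomorphisms of $H$, the assignment $\gamma\mapsto\gamma^*$ is a bijection from the homotopy classes of self-equivalences of $L_0$ onto $G(\mathbb Q)$. In other words, every rational automorphism is realized.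

Let $\Lambda\subset V$ be the image of $H^{\le N}(L;\mathbb Z)$, with stabilizers $U_p$ as in \S\ref{ss:adeles}. Define
\[
K_p=\{\psi^*:\psi\text{ a self-equivalence of }\hat L_p\}\subset G(\mathbb Q_p).
\]
This is a subgroup, and $K_p\subset U_p$ because by \eqref{eq:Zp} the lattice $\Lambda\otimes\mathbb Z_p$ is the image of $H^{\le N}(\hat L_p;\mathbb Z_p)$.

\subsection{Gluing}

\begin{proposition}\label{prop:glue}
There is an assignment $g\mapsto Y(g)$ from $G(\mathbb A_f)$ to homotopy types that is constant on the double cosets $G(\mathbb Q)\,g\prod_pK_p$ and whose image contains $\hat{\mathcal G}(L)$. Hence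
\[
|\hat{\mathcal G}(L)|\le\Big|G(\mathbb Q)\backslash G(\mathbb A_f)/\textstyle\prod_pK_p\Big| .
\]
\end{proposition}

\begin{proof}
For $T=L$ or $T=Y\in\hat{\mathcal G}(L)$ put $\hat T=\prod_p\hat T_p$, and let $j_T\colon T_0\to\hat T_0$ be the rationalization of the map $T\to\hat T$. By (AS) the gluing datum is a map $L_0\to\hat L_0$, and we want to read it off from cohomology. The difficulty is that $\hat L_0$ is not of finite type, so that its cohomology is much larger than $H\otimes\mathbb A_f$. We therefore single out the classes that come from the factors $\hat T_p$.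

\emph{The map $\kappa_T$.} As $H^j(T;\mathbb Z)$ is finitely generated, \eqref{eq:Zp} gives $H^j(T;\mathbb Z)\otimes\hat{\mathbb Z}=\prod_pH^j(\hat T_p;\mathbb Z_p)$. Pulling back along the projections $\hat T\to\hat T_p$ and changing coefficients, we obtain
\[
\prod_pH^j(\hat T_p;\mathbb Z_p)\to\prod_pH^j(\hat T;\mathbb Z_p)=H^j(\hat T;\hat{\mathbb Z})\to H^j(\hat T;\mathbb A_f)=H^j(\hat T_0;\mathbb A_f).
\]
The composite is $\hat{\mathbb Z}$-linear and multiplicative, and its target is a $\mathbb Q$-vector space. It therefore induces a map of $\mathbb A_f$-algebras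
\[
\kappa_T\colon H_T\otimes\mathbb A_f\to H^*(\hat T_0;\mathbb A_f).
\]
It has two properties. First, identify $H^*(T_0;\mathbb A_f)$ with $H_T\otimes\mathbb A_f$, as we may because $T$ has finite type. The composite $T\to\hat T\to\hat T_p$ is the completion map used in \eqref{eq:Zp}, so $j_T^*\kappa_T=\mathrm{id}$. Second, let $f=\prod f_p\colon\hat T\to\hat T'$ be a product of equivalences. Rationalizing the isomorphism $\prod_pH^*(\hat T'_p;\mathbb Z_p)\to\prod_pH^*(\hat T_p;\mathbb Z_p)$ gives an isomorphism $(f_p^*)_p\colon H_{T'}\otimes\mathbb A_f\to H_T\otimes\mathbb A_f$, and $f_0^*\kappa_{T'}=\kappa_T\circ(f_p^*)_p$ because $f$ commutes with the projections.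

\emph{The space $\hat L_0$.} Put $\hat x_i=\kappa_L(x_i)$. We claim that $(\hat x_i)\colon\hat L_0\to\prod_iK(\mathbb A_f,n_i)$ is an equivalence. The space $\hat L$ is a connected H-space with $\pi_n(\hat L)=\prod_p\pi_n(L)\otimes\mathbb Z_p=\pi_n(L)\otimes\hat{\mathbb Z}$, so $\pi_n(\hat L_0)=\pi_n(L)\otimes\mathbb A_f$ is the free $\mathbb A_f$-module on the $v_j$ with $n_j=n$. Choose $M\ne0$ such that $Mx_i$ is the image of an integral class $y$, and let $y_p\in H^{n_i}(\hat L_p;\mathbb Z_p)$ correspond to $y$. On $\pi_{n_i}(\hat L)$ the class $M\hat x_i$ is the product of the evaluations of the $y_p$ on $\pi_{n_i}(L)\otimes\mathbb Z_p$. Each of these is additive, hence $\mathbb Z_p$-linear, and extends $\langle y,\,\cdot\,\rangle$. So $\hat x_i$ evaluates on $\pi_{n_i}(\hat L_0)$ as the $\mathbb A_f$-linear extension of $\langle x_i,\,\cdot\,\rangle$, and the map is an isomorphism on homotopy groups.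

\emph{The spaces $Y(g)$.} Consequently a map $u\colon L_0\to\hat L_0$ is determined up to homotopy by the classes $u^*\hat x_i\in H^{n_i}\otimes\mathbb A_f$, and these can be prescribed. For $g\in G(\mathbb A_f)$ let $u_g$ be the map with $u_g^*\hat x_i=g(x_i)$. Then $u_g^*\kappa_L=g$, since both are $\mathbb A_f$-algebra maps that agree on the $x_i$; conversely $u^*\kappa_L=g$ implies $u\simeq u_g$. Let $Y(g)$ be the homotopy pullback of
\[
L_0\xrightarrow{\ u_g\ }\hat L_0\longleftarrow\hat L .
\]
We use that a homotopy commutative map between two diagrams of this shape, consisting of three equivalences, induces an equivalence of homotopy pullbacks.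

\emph{Every $Y\in\hat{\mathcal G}(L)$ is some $Y(g)$.} Choose equivalences $f_p\colon\hat Y_p\to\hat L_p$, and let $f=\prod f_p$. We first show $Y_0\simeq L_0$. The algebra $H_Y\otimes\mathbb Q_p\cong H\otimes\mathbb Q_p$ is free on generators of degrees $n_1,\dots,n_r$. Forming indecomposables commutes with field extension, so the indecomposables of $H_Y$ have a basis in these degrees. Lifting it gives a surjection onto $H_Y$ from the free algebra $H$, and this is an isomorphism because dimensions agree in each degree. The lifts define a map $Y_0\to\prod_iK(\mathbb Q,n_i)$ of connected nilpotent rational spaces that is an isomorphism on rational cohomology. So there is an equivalence $k\colon Y_0\to L_0$. Put $u=f_0j_Yk^{-1}$. The equivalences $k,f_0,f$ map the diagram $Y_0\to\hat Y_0\leftarrow\hat Y$ to the diagram $L_0\xrightarrow{u}\hat L_0\leftarrow\hat L$, so by (AS) $Y$ is the homotopy pullback of the latter. The two properties of $\kappa$ give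
\[
u^*\kappa_L=(k^{-1})^*j_Y^*f_0^*\kappa_L=(k^{-1})^*j_Y^*\kappa_Y(f_p^*)_p=(k^{-1})^*(f_p^*)_p .
\]
This is a graded $\mathbb A_f$-algebra automorphism $g$ of $H\otimes\mathbb A_f$. So $g\in G(\mathbb A_f)$, $u\simeq u_g$, and $Y\simeq Y(g)$.

\emph{$Y(g)$ depends only on the double coset.} Let $\gamma$ be a self-equivalence of $L_0$, let $\psi_p$ be self-equivalences of $\hat L_p$, and let $\psi=\prod\psi_p$. The equivalences $\gamma^{-1},\psi_0,\psi$ map the diagram for $u_g$ to the diagram for $\psi_0u_g\gamma$, and
\[
(\psi_0u_g\gamma)^*\kappa_L=\gamma^*u_g^*\kappa_L(\psi_p^*)_p=\gamma^*\,g\,(\psi_p^*)_p .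
\]
So $Y(g)\simeq Y(\gamma^*g(\psi_p^*)_p)$, where $\gamma^*$ runs over $G(\mathbb Q)$ and $(\psi_p^*)_p$ over $\prod_pK_p$.
\end{proof}

\begin{corollary}\label{cor:criterion}
If $K_p$ is open in $G(\mathbb Q_p)$ for every $p$ and $K_p=U_p$ for almost all $p$, then $\hat{\mathcal G}(L)$ is finite.
\end{corollary}

\begin{proof}
By \S\ref{ss:adeles} the subgroup $\prod_pK_p$ is open and compact in $G(\mathbb A_f)$. Apply (Bo) and Proposition~\ref{prop:glue}.
\end{proof}

Openness at each prime is not enough for finiteness of the double cosets. For the additive group and the open subgroups $p\mathbb Z_p$, the identity $\mathbb A_f=\mathbb Q+\hat{\mathbb Z}$ gives $\mathbb A_f/(\mathbb Q+\prod_pp\mathbb Z_p)\cong(\prod_p\mathbb F_p)/\mathbb Z$, which is uncountable. The two conditions of the corollary are proved by different means in Sections~\ref{sec:open} and~\ref{sec:large}.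

\section{Two spaces with the same rationalization}\label{sec:two}

The spaces $\Omega S^3\times\Omega S^5$ and $\mathbb{CP}^\infty\times\Omega S^5$ both have rational cohomology $\mathbb Q[y,z]$, where $y$ and $z$ are pulled back from generators of $H^2(\,\cdot\,;\mathbb Z)$ of the first factor and of $H^4(\Omega S^5;\mathbb Z)$. For both, $N=4$ and $G(R)$ consists of the automorphisms
\[
g_{a,b,c}\colon\quad y\mapsto cy,\qquad z\mapsto az+by^2\qquad(a,c\in R^\times,\ b\in R).
\]
Everything depends on whether the shear parameter $b$ can be realized.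

\begin{example}\label{ex:S3S5}
Let $L=\Omega(S^3\times S^5)=\Omega S^3\times\Omega S^5$. The class $y$ is primitive, so it pulls back to $y_1+y_2$ under the product $S^2\times S^2\to\Omega S^3$ of two copies of $E$, which represents $u^2$. Hence $\langle y^2,u^2\rangle=2$, and $H^4(\Omega S^3;\mathbb Z)$ is generated by $y^2/2$. So $\Lambda$ has basis $1,y,y^2/2,z$, and $U_p$ is given by $a,c\in\mathbb Z_p^\times$, $2b\in\mathbb Z_p$.

By (J), $\Sigma\Omega S^3\simeq S^3\vee S^5\vee S^7\vee\cdots$. Projecting to $S^5$ and taking the adjoint gives, by \eqref{eq:adjoint} and with a suitable orientation, a map $\rho\colon\Omega S^3\to\Omega S^5$ with $\rho^*z=y^2/2$. For $g_{a,b,c}\in U_p$ define a self-map of $\hat L_p=\Omega\hat S^3_p\times\Omega\hat S^5_p$ by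
\[
\psi(\omega,\omega')=\big(\Omega[c]\,\omega,\ (\Omega[a]\,\omega')\cdot(\Omega[2b]\,\hat\rho_p\,\omega)\big).
\]
As $z$ is primitive, Lemma~\ref{lem:degree} gives $\psi^*y=cy$ and $\psi^*z=az+2b\cdot y^2/2$. On homotopy groups $\psi$ is triangular with the isomorphisms $\Omega[c]_*$ and $\Omega[a]_*$ on the diagonal, so it is an equivalence. Thus $K_p=U_p$ for every $p$.

Now let $g_{a,b,c}\in G(\mathbb A_f)$. For rational $\alpha,\beta,\chi$ we compute $g_{\alpha,\beta,\chi}\circ g_{a,b,c}=g_{a\alpha,\ a\beta+b\chi^2,\ c\chi}$. Since $\mathbb A_f^\times=\mathbb Q^\times\hat{\mathbb Z}^\times$, a first multiplication brings $a$ and $c$ into $\hat{\mathbb Z}^\times$. Since $\mathbb A_f=\mathbb Q+\hat{\mathbb Z}$, there is then $\beta\in\mathbb Q$ with $\beta+a^{-1}b\in\hat{\mathbb Z}$, and multiplication by $g_{1,\beta,1}$ brings $b$ into $\hat{\mathbb Z}$. There is one double coset, and $\hat{\mathcal G}(\Omega S^3\times\Omega S^5)$ is a single point by Proposition~\ref{prop:glue}.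
\end{example}

The example contains the general pattern: a map $\rho$ from $L$ to a loop space of a sphere detects the class $y^2$, the degree maps rescale it $p$-adically, and the loop multiplication adds the result to a given self-map. For $\mathbb{CP}^\infty$ no such $\rho$ exists, at any prime.

\begin{lemma}\label{lem:CP}
Let $p$ be a prime and $\rho\colon\mathbb{CP}^\infty\to\Omega S^5_{(p)}$ a map with $\rho^*z=by^2$, $b\in\mathbb Q$. Then $b=0$.
\end{lemma}

\begin{proof}
We use complex $K$-theory to find the denominators forced by the cells of $\mathbb{CP}^\infty$. Recall that $K(\mathbb{CP}^n)=\mathbb Z[t]/(t^{n+1})$ with $ch(t)=e^y-1$, that $ch$ is a ring isomorphism from $K(\mathbb{CP}^n)\otimes\mathbb Q$ to $\mathbb Q[y]/(y^{n+1})$, that Bott periodicity $\tilde K(F)\cong\tilde K(\Sigma^2F)$ corresponds under $ch$ to the double suspension up to sign, and that a generator $\eta$ of $\tilde K(S^6)$ has $ch(\eta)=\varepsilon\iota_6$ with $\varepsilon\ne0$.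

Fix $n\ge2$. By \eqref{eq:adjoint}, the adjoint $\Sigma\mathbb{CP}^n\to S^5_{(p)}$ of the restriction of $\rho$ pulls $\iota_5$ back to $\pm b\,\sigma(y^2)$. By Lemma~\ref{lem:telescope}(a) there are $f\colon\Sigma\mathbb{CP}^n\to S^5$ and an integer $M$ prime to $p$ with $f^*\iota_5=\pm Mb\,\sigma(y^2)$. The class $(\Sigma f)^*\eta$ corresponds under periodicity to some $\xi\in\tilde K(\mathbb{CP}^n)$ with $ch(\xi)=\pm M\varepsilon b\,y^2$. Since $y=ch(\log(1+t))$, we get $\xi=\pm M\varepsilon b\log(1+t)^2$ modulo $t^{n+1}$. So for every $n$ the coefficient of $t^n$ in $\varepsilon b\log(1+t)^2$ lies in $\mathbb Z_{(p)}$. Using $\frac1{ij}=\frac1n(\frac1i+\frac1j)$ for $i+j=n$, we find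
\[
\log(1+t)^2=\sum_{n\ge2}(-1)^n\,\frac2n\Big(\sum_{0<j<n}\frac1j\Big)t^n=t^2-t^3+\tfrac{11}{12}t^4-\cdots .
\]
Take $n=p^k+1$ with $k\ge1$. Then $n$ is prime to $p$, and among $1,\dots,p^k$ only $j=p^k$ is divisible by $p^k$, so the sum has valuation $-k$. The coefficient of $t^n$ has valuation $v_p(2)-k$, which is unbounded below. Hence $b=0$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:C}]
Let $L=\mathbb{CP}^\infty\times\Omega S^5=\Omega(K(\mathbb Z,3)\times S^5)$. We glue the localization $L_{(2)}$ to the localization $L_{\mathrm{odd}}=L_{\mathbb Z[1/2]}$ at all odd primes by rational shears, which Lemma~\ref{lem:CP} will not allow to be absorbed on either side.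

\emph{Self-equivalences are diagonal.} Let $k$ be a self-equivalence of $L_{(2)}$, with $k^*=g_{a,b,c}$ on rational cohomology. The composite $\mathbb{CP}^\infty\to L_{(2)}\xrightarrow{k}L_{(2)}\to\Omega S^5_{(2)}$ pulls $z$ back to $by^2$, so $b=0$. The class $y^2$ vanishes on spherical classes, so $k$ acts by $c$ on $\pi_2=\mathbb Z_{(2)}$ and by $a$ on $\pi_4/\text{torsion}=\mathbb Z_{(2)}$; hence $a,c\in\mathbb Z_{(2)}^\times$. For a self-equivalence of $L_{\mathrm{odd}}$, localize the corresponding composite further to $\Omega S^5_{(3)}$ and apply the lemma with $p=3$; then $b=0$ and $a,c\in\mathbb Z[\frac12]^\times$.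

\emph{The spaces $Y_b$.} For $b\in\mathbb Q$ let $s_b$ be the self-equivalence of $L_0$ with $s_b^*=g_{1,b,1}$; it is the identity on homotopy groups. Let $e$ denote rationalization, and let $Y_b$ be the homotopy pullback of $L_{(2)}\xrightarrow{e}L_0\xleftarrow{s_be}L_{\mathrm{odd}}$. For a finitely generated abelian group $\pi$, the sequence $0\to\pi\to\pi\otimes\mathbb Z_{(2)}\oplus\pi\otimes\mathbb Z[\frac12]\to\pi\otimes\mathbb Q\to0$ is exact. The Mayer--Vietoris sequence of the pullback therefore shows that $Y_b$ is connected with $\pi_n(Y_b)\cong\pi_n(L)$, and that the projections $q_2\colon Y_b\to L_{(2)}$ and $q_{\mathrm{odd}}\colon Y_b\to L_{\mathrm{odd}}$ are localizations. So $Y_b$ is $1$-connected of finite type and $Y_b\in\mathcal G(L)$.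

\emph{Telling them apart.} Let $\phi\colon Y_b\to Y_{b'}$ be an equivalence, and let $q'_2,q'_{\mathrm{odd}}$ be the projections of $Y_{b'}$. Localizing $\phi$ gives self-equivalences $k$ of $L_{(2)}$ and $k'$ of $L_{\mathrm{odd}}$ with $kq_2\simeq q'_2\phi$ and $k'q_{\mathrm{odd}}\simeq q'_{\mathrm{odd}}\phi$. Then
\[
k_0s_b\,eq_{\mathrm{odd}}\simeq k_0eq_2\simeq eq'_2\phi\simeq s_{b'}eq'_{\mathrm{odd}}\phi\simeq s_{b'}k'_0\,eq_{\mathrm{odd}},
\]
and $eq_{\mathrm{odd}}$ is a rationalization of $Y_b$, so $k_0s_b\simeq s_{b'}k'_0$. Write $k^*=g_{a,0,c}$ and $k'^*=g_{a',0,c'}$. Evaluating $s_b^*k^*=k'^*s_{b'}^*$ on $y$ gives $c=c'$, and on $z$ gives $az+aby^2=a'z+b'c'^2y^2$. So $a=a'$ and $c=c'$ lie in $\mathbb Z_{(2)}^\times\cap\mathbb Z[\frac12]^\times=\{\pm1\}$, and $b'=\pm b$. The spaces $Y_b$ with $b\in\mathbb Q_{\ge0}$ are pairwise inequivalent, and $\mathcal G(L)$ is infinite.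
\end{proof}

\section{Finite stages of the loop space}\label{sec:stages}

In Example~\ref{ex:S3S5} the map $\rho$ came from a splitting of $\Sigma\Omega X$, which is not available for general $X$. We want instead to apply Lemma~\ref{lem:telescope}(b), and for this the class must first be pulled back from a finite complex. That can be arranged after enough suspensions.

In this section and the next, $X$ is any $1$-connected finite complex; the condition on rational homotopy groups plays no role. Replacing $X$ by an equivalent finite simplicial complex, we take it to be a compact polyhedron in a Euclidean space, with a vertex $*$ as base point. We fix a CW-complex $L$ with a homotopy equivalence $L\to\Omega X$ (Milnor) and let points of $L$ act as loops through it. Cochains $C^*$ are singular cochains with coefficients in $\mathbb Q$, with coboundary $\delta$, and cohomology is rational.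

\subsection{Evaluating a loop at $s$ times}

Let $\Delta^s=\{0\le\tau_1\le\dots\le\tau_s\le1\}$, $s\ge1$, and consider
\[
\Phi\colon L\times\Delta^s\to X^s,\qquad\Phi(\omega,\tau)=(\omega(\tau_1),\dots,\omega(\tau_s)).
\]
Put $[s]=\{0,\dots,s\}$ and use the conventions $\tau_0=0$, $\tau_{s+1}=1$, $x_0=x_{s+1}=*$. For $i\in[s]$ let $\partial_i\Delta^s=\{\tau_i=\tau_{i+1}\}$ and $D_i=\{x_i=x_{i+1}\}\subset X^s$. The faces $\partial_i\Delta^s$ cover $\partial\Delta^s$, and $\Phi$ maps $L\times\partial_i\Delta^s$ into $D_i$. With $D=\bigcup_iD_i$ we get a map of pairs $(L\times\Delta^s,L\times\partial\Delta^s)\to(X^s,D)$. The $D_i$ are intersections of the compact polyhedron $X^s$ with affine subspaces, so $X^s$ has a finite triangulation in which all $D_i$ are subcomplexes, and $X^s/D$ is a finite complex. For $s=1$, $D$ is the base point and $\Phi$ is the evaluation $\Sigma\Omega X\to X$. For $s=2$, $X^2/D$ is $X\wedge X$ with the diagonal collapsed.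

\begin{proposition}\label{prop:onto}
For $1\le n\le s$ the map
\[
\Phi^*\colon H^{n+s}(X^s,D)\to H^{n+s}(L\times\Delta^s,L\times\partial\Delta^s)\cong H^n(\Omega X)
\]
is onto.
\end{proposition}

\begin{example}\label{ex:S3}
Let $X=S^3$. For $s=1$ the class $\iota_3$ pulls back to $\sigma y$, but $y^2$ is not reached, since $H^5(S^3)=0$. For $s=2$ it is reached. As $D$ has dimension $3$, we have $H^6(X^2,D;\mathbb Z)\cong H^6(X^2;\mathbb Z)=\mathbb Z$, and a generator $\beta$ is pulled back from $H^6(X^2,X^2\setminus\{P\};\mathbb Z)$ for any point $P\notin D$. Write points of $S^3=S^2\wedge S^1$ other than $*$ as $(a,\tau)$ with $a\ne*$, $0<\tau<1$, and take $P=((a_1,\tau_1),(a_2,\tau_2))$ with $a_1\ne a_2$. Restrict $\Phi$ along the map $S^2\times S^2\to\Omega S^3$, $(a,a')\mapsto E(a)\cdot E(a')$, of Example~\ref{ex:S3S5}. The first half of such a loop meets only points with first coordinate $a$, and the second half only points with first coordinate $a'$. So if the loop passes through the two coordinates of $P$ in the given order, the first time lies in the first half, the second time lies in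 the second half, and $(a,a')=(a_1,a_2)$. Thus $P$ has one preimage in $S^2\times S^2\times\Delta^2$, an interior point at which the map is a local homeomorphism. Hence $\beta$ pulls back to a generator of $H^6(S^2\times S^2\times(\Delta^2,\partial\Delta^2);\mathbb Z)$, which means $\Phi^*\beta=\pm\sigma^2(y^2/2)$.
\end{example}

The proof of Proposition~\ref{prop:onto} has three parts. Inclusion--exclusion computes $H^*(X^s,D)$ from the intersections of the $D_i$, which are powers $X^k$ with $k\le s$. The powers $X^k$ for all $k$ form a cosimplicial space whose cochains compute $H^*(\Omega X)$; this is the Eilenberg--Moore theorem, which we prove in the form needed, with the comparison given by evaluation. Finally, since $X$ is $1$-connected, the powers $X^k$ with $k>s$ contribute only above degree $s$.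

\subsection{Totalization}\label{ss:tot}

Let $A_\bullet$ be a simplicial object in cochain complexes of $\mathbb Q$-vector spaces, each $A_k=A_k^*$ concentrated in degrees $\ge0$, with faces $d_i$. Let $\operatorname{Tot}A=\bigoplus_{k\ge0}A_k$, with $A^q_k$ in degree $q-k$ and differential $\mathcal D=(-1)^k\delta+\partial$ on $A_k$, where $\partial=\sum_{i=0}^k(-1)^id_i$ (and $\partial=0$ on $A_0$). We call $A_k$ the $k$-th column.

\begin{enumerate}
\item[(T1)] The columns $k\le m$ form a subcomplex, and these subcomplexes exhaust $\operatorname{Tot}A$. By the five lemma and passage to the union, a map of simplicial cochain complexes that is a quasi-isomorphism on each column is one on $\operatorname{Tot}$. In the same way, if column $k$ has cohomology only in total degrees $\ge m$ for every $k$, then so does the total complex.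
\item[(T2)] Let $NA_k=\bigcap_{i<k}\ker d_i$. Since $d_id_k=d_{k-1}d_i$ for $i<k$, the last face maps $NA_k$ to $NA_{k-1}$, and $N\!\operatorname{Tot}A=\bigoplus_kNA_k$ is a subcomplex. Its inclusion $\lambda$ is a quasi-isomorphism. Indeed, the normalization theorem for simplicial abelian groups provides a retraction $\varrho$ and a homotopy $\theta\colon A_k\to A_{k+1}$ with $\partial\theta+\theta\partial=1-\lambda\varrho$. Both are natural, so they commute with $\delta$, and $\mathcal D\theta+\theta\mathcal D=1-\lambda\varrho+(-1)^{k+1}\delta\theta+(-1)^k\theta\delta=1-\lambda\varrho$. Also, $A_k$ is naturally the direct sum of $NA_k$ and the span of the images of the degeneracies, so $H^q(NA_k)$ is the quotient of $H^q(A_k)$ by the images of the degeneracies.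
\item[(T3)] For the constant simplicial object on a cochain complex $C$, $N\!\operatorname{Tot}$ is $C$ in column $0$, because $d_0=\mathrm{id}$.
\end{enumerate}

\subsection{The Eilenberg--Moore theorem}\label{ss:EM}

For a map $f\colon B\to X$ let $X^\bullet\times B$ be the cosimplicial space $k\mapsto X^k\times B$ with cofaces $d^0,\dots,d^k\colon X^{k-1}\times B\to X^k\times B$ as follows: $d^0$ inserts $*$ in front, $d^i$ for $0<i<k$ doubles the $i$-th coordinate, and $d^k(x,b)=(x,f(b),b)$. The codegeneracies omit one $X$-coordinate. The simplices $\Delta^k$ form a cosimplicial space in the same way (insert $0$, double, insert $1$; omit). Let $E_f$ be the space of pairs $(\omega,b)$ with $\omega$ a path in $X$ from $*$ to $f(b)$; the projection $E_f\to B$ is a fibration with fiber $\Omega X$. Evaluation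
\[
E_f\times\Delta^k\to X^k\times B,\qquad(\omega,b,\tau)\mapsto(\omega(\tau_1),\dots,\omega(\tau_k),b)
\]
is a map of cosimplicial spaces. It induces
\[
\Phi^*\colon T(f)=\operatorname{Tot}C^*(X^\bullet\times B)\longrightarrow T'(f)=\operatorname{Tot}C^*(E_f\times\Delta^\bullet),
\]
and $H^*(T'(f))\cong H^*(E_f)$ by (T1), (T3) and the projections $E_f\times\Delta^k\to E_f$.

When $B$ is the point mapped to $*$, write $A_k=C^*(X^k)$. By the K\"unneth formula $H^*(A_k)=H^*(X)^{\otimes k}$, and the degeneracies insert a tensor factor $1$. So by (T2), and because $X$ is $1$-connected,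
\begin{equation}\label{eq:slope}
H^q(NA_k)\cong\big(\tilde H^*(X)^{\otimes k}\big)^q=0\quad\text{for }q<2k:
\end{equation}
the $k$-th normalized column has cohomology only in total degrees $\ge k$.

\begin{lemma}\label{lem:EM}
If $B$ is the point mapped to $*$, so that $E_f=\Omega X$, then $\Phi^*\colon T(f)\to T'(f)$ is a quasi-isomorphism.
\end{lemma}

The parameter $B$ is there for the proof. The case $B=X$ is easy, since both sides compute the cohomology of a point. The failure of $\Phi^*$ to be a quasi-isomorphism behaves like a cohomology theory on spaces over $X$, and $X$ is built from a point by cells of dimension $\ge2$; this forces the value on a point to vanish.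

\begin{proof}
Let $Q(f)=Q(B)$ be the mapping cone of $\Phi^*$, with $Q^j=T^{j+1}\oplus T'^j$. For $B'\subset B$ restriction $Q(B)\to Q(B')$ is onto. Its kernel $Q(B,B')$ is the cone formed with relative cochains, and there are long exact sequences for pairs and triples.

(a) \emph{Homotopy invariance.} If $g\colon B'\to B$ is a homotopy equivalence, then $Q(f)\to Q(fg)$ is a quasi-isomorphism. Indeed, $X^k\times B'\to X^k\times B$ is an equivalence, and so is $E_{fg}\to E_f$, being the pullback of a fibration along $g$; apply (T1). Comparing both ends of a path with $Q([0,1])$, we see that the cohomology of $Q$ of a point $x\in X$ does not depend on $x$. Denote $Q$ of a point by $Q(\mathrm{pt})$.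

(b) \emph{Excision.} Let $B$ arise from $B'$ by attaching finitely many $l$-cells, $l\ge0$, with characteristic maps $\chi_e\colon(\mathbb D^l,S^{l-1})\to(B,B')$. Then $Q(B,B')\to\prod_eQ(f\chi_e;\mathbb D^l,S^{l-1})$ is a quasi-isomorphism. By (T1) it suffices to show, for a fibration $P\to B$ (namely $P=X^k\times B$ or $P=E_f\times\Delta^k$), that $H^*(P,P|_{B'})\cong\prod_eH^*(\chi_e^*P,\chi_e^*P|_{S^{l-1}})$. Let $U$ be the complement in $B$ of the centers of the cells. It deformation retracts to $B'$, so $P|_{B'}\to P|_U$ is an equivalence and $H^*(P,P|_{B'})\cong H^*(P,P|_U)$. Excising the closed set $P|_{B'}$ from the open set $P|_U$ identifies this with the cohomology of $P$ over the pair (open cells, open cells minus centers). The same two steps apply to each disk, and $\chi_e$ is a homeomorphism from the open disk onto the open cell.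

(c) \emph{$Q(\mathrm{id}_X)$ is acyclic.} Augment $A'_k=C^*(X^k\times X)$ by $A'_{-1}=C^*(\mathrm{pt})$, using $d^0\colon\mathrm{pt}\to X$, $\mathrm{pt}\mapsto*$; this is compatible with the cofaces since $d^0(*)=d^1(*)=(*,*)$. Define $\varsigma\colon X^{k+1}\times X\to X^k\times X$ by $(x_1,\dots,x_{k+1},b)\mapsto(x_1,\dots,x_k,x_{k+1})$, and let $\varsigma\colon X\to\mathrm{pt}$ for $k=-1$. On $X^k\times X$ we have $\varsigma d^{k+1}(x,b)=\varsigma(x,b,b)=(x,b)$, and $\varsigma d^i=d^i\varsigma$ for $i\le k$: for $i<k$ the two operations affect different coordinates, for $i=k\ge1$ both sides give $(x_1,\dots,x_k,x_k)$, and for $i=k=0$ both give $*$. Put $\theta=(-1)^{k+1}\varsigma^*\colon A'_k\to A'_{k+1}$. For $a\in A'_k$,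
\[
\partial\theta a=a+(-1)^{k+1}\varsigma^*\partial a,\qquad\theta\partial a=(-1)^k\varsigma^*\partial a,
\]
and the $\delta$-terms of $\mathcal D\theta+\theta\mathcal D$ are $\delta\varsigma^*a-\varsigma^*\delta a=0$. So $\mathcal D\theta+\theta\mathcal D=1$, and the augmented total complex is acyclic. It contains $A'_{-1}$ as a subcomplex with quotient $T(\mathrm{id})$, and the connecting map restricts the column $0$ part of a cocycle to $*$. Hence $H^*(T(\mathrm{id}))=\mathbb Q$, generated by $1\in C^0(X)$ in column $0$. As $E_{\mathrm{id}}$ is contractible, $H^*(T'(\mathrm{id}))=\mathbb Q$ is generated by $1=\Phi^*1$.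

By \eqref{eq:slope}, (T1) and (T2), $H^*(T(\mathrm{pt}))$ is concentrated in degrees $\ge0$, as is $H^*(T'(\mathrm{pt}))$. So $H^*(Q(\mathrm{pt}))$ is concentrated in degrees $\ge-1$. Suppose that $Q(\mathrm{pt})$ is not acyclic, and let $m$ be minimal with $H^m(Q(\mathrm{pt}))\ne0$.

(d) \emph{For every map $\mathbb D^l\to X$ we have $H^j(Q(\mathbb D^l,S^{l-1}))=0$ for $j<m+l$.} For $l=0$, where $S^{-1}=\emptyset$, this is the choice of $m$. For $l\ge1$ let $\mathbb D_\pm$ be the hemispheres of $S^{l-1}$. By (a), $Q(\mathbb D^l,\mathbb D_+)$ is acyclic. The triple $(\mathbb D^l,S^{l-1},\mathbb D_+)$ and (b) give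
\[
H^j(Q(\mathbb D^l,S^{l-1}))\cong H^{j-1}(Q(S^{l-1},\mathbb D_+))\cong H^{j-1}(Q(\mathbb D_-,\partial\mathbb D_-)),
\]
which vanishes for $j-1<m+l-1$ by induction.

Since $X$ is a $1$-connected finite complex, there is a homotopy equivalence $f\colon B\to X$ from a finite complex with one $0$-cell $b_0$ and all other cells of dimension $\ge2$ \cite[Prop.~4C.1]{Ha}. By (b), (d) and induction over the skeleta, using the sequences of the triples $(B^{(l)},B^{(l-1)},b_0)$, we get $H^j(Q(B,b_0))=0$ for $j<m+2$. By (a) and (c), $Q(B)$ is acyclic. The exact sequence $H^m(Q(B))\to H^m(Q(b_0))\to H^{m+1}(Q(B,b_0))$ gives $H^m(Q(b_0))=0$, a contradiction.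
\end{proof}

\begin{remark}
The lemma fails for $X=S^1$. Each normalized column has finite-dimensional cohomology, so $H^*(T(\mathrm{pt}))$ has countable dimension, while $H^0(\Omega S^1)$ is the space of all functions $\mathbb Z\to\mathbb Q$.
\end{remark}

\subsection{Inclusion--exclusion}

Let $M$ be a CW-complex with subcomplexes $M_i$, $i\in[s]$. For $I\subset[s]$ put $M_I=\bigcap_{i\in I}M_i$, with $M_\emptyset=M$. Let $\mathcal C(M)=\bigoplus_{I\subset[s]}C^*(M_I)$, with $C^q(M_I)$ in degree $q+|I|-s$. The differential is $(-1)^{s-|I|}\delta$ plus the sum of the restrictions $C^*(M_I)\to C^*(M_{I\cup\{i\}})$, $i\notin I$, taken with the sign $(-1)^{\#\{j\notin I:\,j<i\}}$. For $i<i'$ outside $I$, adding $i$ first changes the sign attached to $i'$, while adding $i'$ first does not change the sign attached to $i$. So the two composites from $I$ to $I\cup\{i,i'\}$ cancel, and the differential squares to zero.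

\begin{lemma}\label{lem:cube}
The inclusion of $C^*(M,\bigcup_iM_i)$ in the summand $I=\emptyset$ induces a natural isomorphism $H^{n+s}(M,\bigcup_iM_i)\cong H^n(\mathcal C(M))$.
\end{lemma}

\begin{proof}
Let $C_0^*\subset C^*(M)$ consist of the cochains that vanish on every singular simplex lying in some $M_i$. For subcomplexes, $\sum_iC_*(M_i)\to C_*(\bigcup_iM_i)$ is a quasi-isomorphism, so $C^*(M,\bigcup_iM_i)\subset C_0^*$ is one. Fix $q$ and consider $\bigoplus_IC^q(M_I)$ with the restrictions as differential. It is the product, over the singular $q$-simplices $\varphi$ of $M$, of complexes with one basis vector $\epsilon_I$ for each $I\subset I_\varphi=\{i:\varphi\subset M_i\}$. Since $\#\{j\notin I:j<i\}=i-\#\{j\in I:j<i\}$, rescaling $\epsilon_I$ by $\prod_{i\in I}(-1)^i$ turns such a complex into the augmented simplicial cochain complex of the full simplex with vertex set $I_\varphi$. This is acyclic if $I_\varphi\ne\emptyset$, and is $\mathbb Q$, at $I=\emptyset$, otherwise. So the restriction complex is a resolution of $C_0^q$. As $|I|$ takes finitely many values, $C_0^*\to\mathcal C(M)$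 is a quasi-isomorphism up to the shift by $s$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:onto}]
We apply Lemma~\ref{lem:cube} to $X^s$ with the $D_i$ and to $L\times\Delta^s$ with the $L\times\partial_i\Delta^s$, and we must show that $\Phi^*\colon H^n(\mathcal C(X^s))\to H^n(\mathcal C(L\times\Delta^s))$ is onto.

\emph{The intersections.} Let $I\ne[s]$ and write $J=[s]\setminus I=\{j_0<\dots<j_k\}$, so that $k=s-|I|$. A point of $D_I$ is a sequence $*=x_0,x_1,\dots,x_{s+1}=*$ that can change only between positions $j$ and $j+1$ for $j\in J$. So $D_I\cong X^k$ through the values $y_i=x_{j_{i-1}+1}=\dots=x_{j_i}$, $1\le i\le k$. With $y_0=y_{k+1}=*$, the subspace $D_{I\cup\{j_i\}}$ is given by $y_i=y_{i+1}$. Its inclusion is the coface $d^i\colon X^{k-1}\to X^k$ of \S\ref{ss:EM} with $B=\mathrm{pt}$, and it occurs in $\mathcal C(X^s)$ with the sign $(-1)^{\#\{j\in J:\,j<j_i\}}=(-1)^i$. The same description, with $0$ and $1$ in place of the end values $*$, identifies $\bigcap_{i\in I}\partial_i\Delta^s$ with $\Delta^k$ and the inclusions with the cofaces of $\Delta^\bullet$, compatibly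 with $\Phi$. For $I=[s]$, the set $D_I$ is a point and $\bigcap_i\partial_i\Delta^s$ is empty.

For a simplicial cochain complex $A_\bullet$ let $\operatorname{Tot}_sA=\bigoplus_{\emptyset\ne J\subset[s]}A_{|J|-1}$. On the summand $J=\{j_0<\dots<j_k\}$ the grading is that of column $k$, and the differential is $(-1)^k\delta$ plus, for $k\ge1$, the maps $(-1)^id_i$ to the summands $J\setminus\{j_i\}$. Let $\pi\colon\operatorname{Tot}_sA\to\operatorname{Tot}A$ be the chain map that is the identity from the summand $J$ to column $|J|-1$. Take $A_k=C^*(X^k)$ and $A'_k=C^*(L\times\Delta^k)$. The description above says that $\mathcal C(L\times\Delta^s)=\operatorname{Tot}_sA'$, and that $\operatorname{Tot}_sA$ is the quotient of $\mathcal C(X^s)$ by the subcomplex $C^*(\mathrm{pt})$ at $I=[s]$, whose cohomology is $\mathbb Q$ in degree $1$. We obtain a commutative diagram with vertical maps $\Phi^*$: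
\[
\begin{array}{ccccc}
H^n(\mathcal C(X^s))&\xrightarrow{\ (1)\ }&H^n(\operatorname{Tot}_sA)&\xrightarrow{\ (2)\ }&H^n(\operatorname{Tot}A)\\[2pt]
\downarrow&&\downarrow&&\downarrow{\scriptstyle(3)}\\[2pt]
H^n(\mathcal C(L\times\Delta^s))&=&H^n(\operatorname{Tot}_sA')&\xrightarrow{\ (4)\ }&H^n(\operatorname{Tot}A')
\end{array}
\]
If (1), (2), (3) are onto and (4) is an isomorphism, then the left vertical map is onto.

(1) is onto for $n\ge1$, because the kernel $C^*(\mathrm{pt})$ has no cohomology in degree $n+1\ge2$.

(2) is onto for $n\le s$. Let $N_{\le s}=\bigoplus_{k\le s}NA_k$. By \eqref{eq:slope}, the quotient $N\!\operatorname{Tot}A/N_{\le s}$ has cohomology only in degrees $\ge s+1$. With (T2), the map $H^n(N_{\le s})\to H^n(\operatorname{Tot}A)$ is onto for $n\le s$. Place $a\in NA_k$ in the summand $J=\{0,\dots,k\}$ of $\operatorname{Tot}_sA$. Only the last face of $a$ can be nonzero; it lies in $NA_{k-1}$ and goes to the summand $\{0,\dots,k-1\}$. So this is a chain map $N_{\le s}\to\operatorname{Tot}_sA$, and its composite with $\pi$ is the inclusion.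

(3) is an isomorphism by Lemma~\ref{lem:EM}, (T1) and the equivalence $L\to\Omega X$.

(4) is an isomorphism. The projections $L\times\Delta^k\to L$ are equivalences, so, arguing summand by summand as in (T1), we may replace $A'_\bullet$ by the constant object on $C^*(L)$. Then $\pi$ is $C^*(L)$ tensored with the chain map from the ordered simplicial chains of the full simplex on $[s]$ to the unnormalized chains of a point. Both have homology $\mathbb Q$ in degree $0$, generated by a vertex, so this is a quasi-isomorphism.
\end{proof}

Now the finiteness of $X$ enters decisively: $X^s/D$ is a finite complex, so denominators can be cleared on it.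

\begin{corollary}\label{cor:stable}
Let $n\ge1$, $\alpha\in H^n(\Omega X;\mathbb Q)$, and $s\ge n$ with $n+s$ odd. There is a based map $a_0\colon\Omega X\to\Omega^sS^{n+s}$ with $a_0^*\iota_n=M\alpha$ for some nonzero $M\in\mathbb Q$.
\end{corollary}

\begin{proof}
Let $d=n+s$ and identify $\Delta^s/\partial\Delta^s$ with $S^s$, so that $\Phi$ becomes a map $L_+\wedge S^s\to X^s/D$. By Proposition~\ref{prop:onto} there is $\beta\in H^d(X^s/D)$ with $\Phi^*\beta=\sigma^s\alpha$. By Lemma~\ref{lem:telescope}(b) there is $f\colon X^s/D\to S^d$ with $f^*\iota_d=M\beta$, $M\ne0$. By \eqref{eq:adjoint} the adjoint $a_0\colon L\to\Omega^sS^d$ of $f\Phi$ satisfies $a_0^*\iota_n=M\alpha$. It is homotopic to a based map because $\Omega^sS^d$ is connected.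
\end{proof}

\section{Desuspending the target}\label{sec:desusp}

To build self-maps of $\Omega X$ we must be able to return to $\Omega X$. An element of $\pi_{n+1}(X)$ gives a map $\Omega S^{n+1}\to\Omega X$, but nothing out of $\Omega^sS^{n+s}$. So we need a map $\Omega^sS^{n+s}\to\Omega S^{n+1}$ of nonzero degree on $\pi_n$, against the direction of the suspension, and we construct it after localizing at one prime. For odd primes (CMN) supplies it. At $p=2$ we look for a self-map of $\Omega^2S^{m+1}$ that has nonzero degree and is annihilated by $\Omega h$, so that it lifts to the fiber $\Omega S^m$. The James--Hopf map turns the degree $k$ into the degree $k^2$, so a combination of the maps $\Omega^2[k]$ can cancel the quadratic term and keep the linear one, provided that $\Omega^2[k]$ is additive in $k$ on the target sphere. The next lemma gives this for even $k$ on odd spheres.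

\begin{lemma}\label{lem:additive}
Let $S=S^d$ with $d\ge3$ odd. If $kl$ is even, then $\Omega[k+l]=\Omega[k]\cdot\Omega[l]$ in the group $[\Omega S,\Omega S]$. Hence $\Omega^2[2l]=l\,\Omega^2[2]$ in the abelian group $[\Omega^2S,\Omega^2S]$ for $l\ge1$.
\end{lemma}

\begin{proof}
\emph{Whitehead products of $\iota$.} Let $\iota\in\pi_d(S)$ be the identity class. On homotopy groups of dimensions $\ge2$ the Whitehead product is natural and bilinear, satisfies $[\alpha,\beta]=(-1)^{|\alpha||\beta|}[\beta,\alpha]$, and satisfies the Jacobi identity $\pm[[\alpha,\beta],\gamma]\pm[[\beta,\gamma],\alpha]\pm[[\gamma,\alpha],\beta]=0$. Put $y=[\iota,\iota]$. As $d$ is odd, $2y=0$, hence $2[y,\iota]=0$. The Jacobi identity for $(\iota,\iota,\iota)$ says that an odd multiple of $[y,\iota]$ is zero. So $[y,\iota]=0=[\iota,y]$. The Jacobi identity for $(\iota,\iota,y)$ then gives $[y,y]=0$. An iterated bracket of copies of $\iota$ of weight $\ge3$ is $[\iota,y]$, $[y,\iota]$, $[y,y]$, or has an entry of weight $\ge3$. By induction all of them vanish.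

\emph{Reduction to finite complexes.} By (J), $[\Omega S,\Omega S]=[\Sigma\Omega S,S]=\prod_{j\ge1}\pi_{j(d-1)+1}(S)$, and restriction to $J_m$ retains the first $m$ coordinates. So it suffices to prove the identity on each $J_m$.

\emph{The pinch map.} Let $\vartheta\colon S\to S\vee S$ be the pinch map, so that $[k+l]=([k],[l])\circ\vartheta$. By (HM) and compactness, the restriction of $\Omega\vartheta$ to $J_m$ is homotopic to a finite ordered product of maps $\Omega(w)\circ f_w$ with $f_w\colon J_m\to\Omega S^{d_w}$, beginning with $w=I_1,I_2$. Composition with a loop map preserves products. Compose with the loops on the projection $S\vee S\to S$ onto the first summand. This projection kills $I_2$ and every $w$ of weight $\ge2$, and its composite with $\vartheta$ is homotopic to the identity. So $f_{I_1}$ is the inclusion $J_m\subset\Omega S$; the projection onto the second summand shows this for $f_{I_2}$. Now compose with $\Omega([k],[l])$. The first two factors become $\Omega[k]$ and $\Omega[l]$ restricted to $J_m$. By bilinearity the weight $2$ product goes to $\pm kl\,y$, which is zero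 as $kl$ is even, and a product of weight $\ge3$ goes to an integral multiple of a bracket of weight $\ge3$ in $\iota$, which is zero. This proves the first statement.

Looping $\Omega[2l]=\Omega[2l-2]\cdot\Omega[2]$ gives $\Omega^2[2l]=\Omega^2[2l-2]+\Omega^2[2]$, since by the Eckmann--Hilton argument the two multiplications on $\Omega^2S$ give the same abelian group structure. Induct on $l$.
\end{proof}

\begin{lemma}\label{lem:desusp}
Let $p$ be a prime and $n,s\ge1$ with $n+s$ odd. There is a map $\Omega^sS^{n+s}_{(p)}\to\Omega S^{n+1}_{(p)}$ that is nonzero on $\pi_n\otimes\mathbb Q$.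
\end{lemma}

\begin{proof}
\emph{$p$ odd.} For $j=s,s-2,\dots$ with $j\ge2$, the number $n+j$ is odd and at least $3$, and looping the map of (CMN) $j-2$ times gives $\Omega^jS^{n+j}_{(p)}\to\Omega^{j-2}S^{n+j-2}_{(p)}$ of degree $p$ on $\pi_n$. Compose these maps. If $s$ is odd, the composite ends at $\Omega S^{n+1}_{(p)}$ (and is the identity for $s=1$). If $s$ is even, it ends at $S^n_{(p)}$, and we compose with $E\colon S^n_{(p)}\to\Omega S^{n+1}_{(p)}$, an isomorphism on $\pi_n$.

\emph{$p=2$.} It suffices to find for each $m\ge2$ a map $\lambda_m\colon\Omega^2S^{m+1}_{(2)}\to\Omega S^m_{(2)}$ of nonzero degree on $\pi_{m-1}$; one then composes the maps $\Omega^{j-2}\lambda_{n+j-1}\colon\Omega^jS^{n+j}_{(2)}\to\Omega^{j-1}S^{n+j-1}_{(2)}$ for $j=s,\dots,2$. For $[k]\colon S^m\to S^m$ the map $\Sigma([k]\wedge[k])$ has degree $k^2$, so naturality in (J) gives $h\circ\Omega[k]=\Omega[k^2]\circ h$. Put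
\[
\theta=4\,\Omega^2[2]-\Omega^2[4]\in[\Omega^2S^{m+1},\Omega^2S^{m+1}].
\]
Composition on the left with the H-map $\Omega h$ is additive, and composition on the right with any map is additive. Let $q=\Omega^2[2]$ on $\Omega^2S^{2m+1}$. Lemma~\ref{lem:additive} for the odd sphere $S^{2m+1}$ gives
\[
\Omega h\circ\theta=(4\,\Omega^2[4]-\Omega^2[16])\circ\Omega h=(4\cdot2q-8q)\circ\Omega h=0 .
\]
Localize at $2$. By (J), $\Omega E\colon\Omega S^m_{(2)}\to\Omega^2S^{m+1}_{(2)}$ is the fiber inclusion of $\Omega h$, so $\theta_{(2)}=\Omega E\circ\lambda_m$ for some $\lambda_m$. On $\pi_{m-1}$ the map $\Omega E$ is an isomorphism and $\theta$ has degree $4\cdot2-4=4$. So $\lambda_m$ has degree $4$.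
\end{proof}

\begin{proposition}\label{prop:detect}
Let $X$ be a $1$-connected finite complex, $p$ a prime, $n\ge1$ and $\alpha\in H^n(\Omega X;\mathbb Q)$. There are $\lambda\in\mathbb Q^\times$ and a map $a\colon\Omega X\to\Omega S^{n+1}_{(p)}$ with $a^*\iota_n=\lambda\alpha$.
\end{proposition}

\begin{proof}
Let $s=n+1$, so that $s\ge n$ and $n+s$ is odd. Compose $a_0$ of Corollary~\ref{cor:stable} with the localization and the map of Lemma~\ref{lem:desusp}. Both $\Omega^sS^{n+s}$ and $\Omega S^{n+1}$ are $(n-1)$-connected with $\pi_n=\mathbb Z$, so $H^n(\,\cdot\,;\mathbb Q)=\operatorname{Hom}(\pi_n,\mathbb Q)$ for their localizations, and the last map pulls $\iota_n$ back to a nonzero rational multiple of $\iota_n$.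
\end{proof}

Lemma~\ref{lem:CP} is the failure of this proposition for the infinite complex $K(\mathbb Z,3)$ and the class $\alpha=y^2$.

\section{Every prime: $K_p$ is open}\label{sec:open}

From now on $X$ is as in Theorem~\ref{thm:A}, $L=\Omega X$, and the notation is that of \S\ref{ss:G}.

\begin{proposition}\label{prop:open}
For every prime $p$ the subgroup $K_p$ is open in $G(\mathbb Q_p)$.
\end{proposition}

We multiply the identity of $\hat L_p$ by a family of elementary maps, one for each generator $x_i$ and each direction in which $x_i$ can be moved, each with a $p$-adic parameter. The parameters interact: an elementary map designed to move $x_i$ also changes generators of higher degree, through the higher cohomology of $\Omega S^{n_i+1}$ and through the coproduct of $H$. But it changes no other generator of the same or lower degree, so the resulting equations are triangular.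

\begin{proof}
For each $i$ let $\{b_{i\mu}\}_\mu$ be a basis of $H^{n_i}$. Completing the maps of Proposition~\ref{prop:detect} gives $a_{i\mu}\colon\hat L_p\to\Omega\hat S^{n_i+1}_p$ with $a_{i\mu}^*\iota_{n_i}=\lambda_{i\mu}b_{i\mu}$, $\lambda_{i\mu}\in\mathbb Q^\times$. Let $v_i'\colon\hat S^{n_i+1}_p\to\hat X_p$ be the completion of the adjoint $S^{n_i+1}\to X$ of $v_i$, and identify $\hat L_p$ with $\Omega\hat X_p$. For $c\in\mathbb Z_p$ put
\[
e_{i\mu}(c)=\Omega v_i'\circ\Omega[c]\circ a_{i\mu}\colon\hat L_p\to\hat L_p .
\]
Fix an order of the pairs $(i,\mu)$, and let $M$ be their number. For a family $c=(c_{i\mu})$ in $\mathbb Z_p$ let $\varphi_c=\mathrm{id}\cdot\prod_{i,\mu}e_{i\mu}(c_{i\mu})$, formed with the loop multiplication. Thus $\varphi_c=m\circ(\mathrm{id}\times\prod e_{i\mu}(c_{i\mu}))\circ\Delta$, where $\Delta$ is the diagonal into the $(M+1)$-fold product and $m$ is the iterated multiplication, which is the completion of that of $L$.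

\emph{The elementary maps in cohomology.} The map $e_{i\mu}(c)^*$ on $H\otimes\mathbb Q_p$ factors through $H^*(\Omega S^{n_i+1};\mathbb Q)\otimes\mathbb Q_p$. By \S\ref{ss:loc}, $(\Omega v_i')^*$ and $a_{i\mu}^*$ are defined over $\mathbb Q$. With Lemma~\ref{lem:degree} we obtain:
\begin{enumerate}
\item[(i)] $e_{i\mu}(c)^*$ fixes $1$ and vanishes in positive degrees not divisible by $n_i$;
\item[(ii)] in degree $tn_i$ it is $c^t$ times a linear map that is defined over $\mathbb Q$ and independent of $c$;
\item[(iii)] in degree $n_i$ it is $b\mapsto c\,\langle b,v_i\rangle\,\lambda_{i\mu}b_{i\mu}$.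
\end{enumerate}
For (iii), note that $\Omega$ of the adjoint of $v_i$, composed with $E\colon S^{n_i}\to\Omega S^{n_i+1}$, is $v_i$; hence $(\Omega v_i')^*b=\langle b,v_i\rangle\iota_{n_i}$.

\emph{The effect of $\varphi_c$ on $x_k$.} A term $y_0\otimes\bigotimes y_{i\mu}$ of $m^*x_k\in H^{\otimes(M+1)}$ contributes $y_0\cdot\prod e_{i\mu}(c_{i\mu})^*y_{i\mu}$ to $\varphi_c^*x_k$. The restriction of $m$ to each axis is homotopic to the identity, so $m^*x_k$ is the sum of the terms with $x_k$ in one slot and $1$ in all others, and of terms with at least two slots of positive degree. The contributions are as follows.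
\begin{itemize}
\item $x_k$ in the first slot contributes $x_k$.
\item $x_k$ in a slot $(i,\mu)$ with $n_i=n_k$ contributes $\delta_{ik}\lambda_{k\mu}c_{k\mu}b_{k\mu}$, by (iii).
\item $x_k$ in a slot $(i,\mu)$ with $n_i\ne n_k$ contributes zero unless $n_k=tn_i$ with $t\ge2$, and then $c_{i\mu}^t$ times a fixed rational class, by (i) and (ii).
\item In a term with at least two slots of positive degree, every slot has degree $<n_k$, and at least one slot $(i,\mu)$ has positive degree. By (i) the contribution is zero unless every slot $(i,\mu)$ of positive degree has $n_i<n_k$, and by (ii) it is then a nonconstant monomial in these $c_{i\mu}$ times a fixed rational class.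
\end{itemize}
Hence
\begin{equation}\label{eq:triangular}
\varphi_c^*x_k=x_k+\sum_\mu\lambda_{k\mu}c_{k\mu}b_{k\mu}+R_k(c),
\end{equation}
where $R_k$ is a polynomial with coefficients in $H^{n_k}$, without constant term, in the variables $c_{i\mu}$ with $n_i<n_k$ only.

\emph{Solving for $c$.} Let $g\in G(\mathbb Q_p)$. Define $c_{k\mu}(g)\in\mathbb Q_p$ by induction on $n_k$: let $\lambda_{k\mu}c_{k\mu}(g)$ be the coefficient of $b_{k\mu}$ in $g(x_k)-x_k-R_k(c(g))$. Each $c_{k\mu}(g)$ is a polynomial in the coordinates of the classes $g(x_j)$, hence continuous in $g$, and $c(1)=0$. So the set $O$ of all $g$ with every $c_{i\mu}(g)\in p\mathbb Z_p$ is a neighborhood of $1$. For $g\in O$ the map $\varphi_{c(g)}$ is defined, and \eqref{eq:triangular} gives $\varphi_{c(g)}^*x_k=g(x_k)$ for all $k$. Both sides are algebra maps, so $\varphi_{c(g)}^*=g$.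

\emph{$\varphi_c$ is an equivalence if all $c_{i\mu}\in p\mathbb Z_p$.} By Lemma~\ref{lem:degree}, each $e_{i\mu}(c_{i\mu})$ is zero on reduced mod $p$ homology. For $\zeta\in H_*(\hat L_p;\mathbb F_p)$, the class $\Delta_*\zeta$ is $\zeta\otimes1\otimes\dots\otimes1$ plus terms of positive degree in some slot $(i,\mu)$, and these are killed. So $(\varphi_c)_*\zeta=\zeta$, and $\varphi_c$ is an equivalence of complete spaces.

Thus $O\subset K_p$. A subgroup that contains a neighborhood of $1$ is open.
\end{proof}

\section{Large primes and the end of the proof}\label{sec:large}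

The argument of Section~\ref{sec:open} gives no control of the index of $K_p$ in $U_p$, since the constants $\lambda_{i\mu}$ depend on $p$. For large primes we use the shape of $L_{(p)}$ instead, and the argument of Example~\ref{ex:S3S5} goes through. By (MW) there is a finite set $P$ of primes, with $2\in P$, such that for $q\notin P$ the space $L_{(q)}$ is a finite product of spaces $S^{2m-1}_{(q)}$ and $\Omega S^{2m-1}_{(q)}$. By (Se) the first kind of factor has one rational homotopy class, in the odd degree $2m-1$, and the second kind has one, in the even degree $2m-2$. Comparing with $\pi_*(L)\otimes\mathbb Q$, we get $\hat L_q\simeq\hat W_q$ for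
\[
W=\prod_{n_i\text{ odd}}S^{n_i}\times\prod_{n_i\text{ even}}\Omega S^{n_i+1}.
\]

\begin{proposition}\label{prop:large}
For $q\notin P$ we have $K_q=U_q$.
\end{proposition}

\begin{proof}
Fix an equivalence $\hat L_q\simeq\hat W_q$ and use it to identify $H^*(\hat L_q;\mathbb Z_q)$ with $\Gamma=H^*(W;\mathbb Z_q)$. The factors of $W$ have free integral homology of finite type, so each $\Gamma^n$ is a free $\mathbb Z_q$-module of finite rank and $H^*(W;\mathbb F_q)=\Gamma/q\Gamma$. Thus $\Gamma$ embeds in $\Gamma\otimes\mathbb Q=H\otimes\mathbb Q_q$, and $\Lambda\otimes\mathbb Z_q=\Gamma^{\le N}$. Let $w_i\in\Gamma^{n_i}$ be pulled back from the class $\iota_{n_i}$ of the $i$-th factor. The rational cohomology of that factor is exterior on $\iota_{n_i}$ for $n_i$ odd and polynomial on $\iota_{n_i}$ for $n_i$ even, so the $w_i$ generate the algebra $\Gamma\otimes\mathbb Q$.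

\emph{Every class in $\Gamma^n$, $n\ge1$, is pulled back from $\iota_n$.} The suspension of each factor of $W$ is a wedge of spheres, by (J) for the loop spaces. If $\Sigma A$ and $\Sigma B$ are wedges of spheres of dimensions $\ge 2$, then so is $\Sigma(A\times B)\simeq\Sigma A\vee\Sigma B\vee(\Sigma A\wedge B)$, since $\Sigma A\wedge B$ is a wedge of iterated suspensions of $\Sigma B$. Hence $\Sigma W$ is a wedge of spheres. Let $y\in\Gamma^n=\operatorname{Hom}(H_{n+1}(\Sigma W;\mathbb Z),\mathbb Z_q)$. Map each $(n+1)$-sphere of the wedge to $\hat S^{n+1}_q$ by the value of $y$ in $\mathbb Z_q=\pi_{n+1}(\hat S^{n+1}_q)$, and all other spheres to the base point. By \eqref{eq:adjoint} the adjoint $W\to\Omega\hat S^{n+1}_q$ pulls $\iota_n$ back to $y$. For $n$ odd we need a map to $\hat S^n_q$. As $q$ is odd, (Se) gives $\Omega\hat S^{n+1}_q\simeq\hat S^n_q\times\Omega\hat S^{2n+1}_q$, and the second factor has no cohomology in degrees $1,\dots,n$. So the projection $\Omega\hat S^{n+1}_q\to\hat S^n_q$ pulls $\iota_n$ back to $u\iota_n$ with $u\in\mathbb Z_q^\times$. Realize $u^{-1}y$ as above and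 compose with the projection.

\emph{Realizing $g$.} Let $g\in U_q$. Then $g(w_i)\in\Gamma^{n_i}$, as $n_i\le N$. Realize $g(w_i)$ by a map from $W$ to the completion of the $i$-th factor. Together these give a map $W\to\hat W_q$, which extends to $\psi\colon\hat W_q\to\hat W_q$ with $\psi^*w_i=g(w_i)$. So $\psi^*=g$ on $\Gamma\otimes\mathbb Q$, and in particular $g(\Gamma)\subset\Gamma$ in all degrees, not only up to $N$. The same applies to $g^{-1}\in U_q$, so $g^{-1}(\Gamma)\subset\Gamma$. Hence $\psi^*$ is an automorphism of $\Gamma$, and therefore of $\Gamma/q\Gamma=H^*(\hat W_q;\mathbb F_q)$. So $\psi$ is an isomorphism on mod $q$ homology, hence an equivalence, and $g\in K_q$. The inclusion $K_q\subset U_q$ was noted in \S\ref{ss:G}.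
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:B} and~\ref{thm:A}]
The space $L=\Omega X$ is a connected H-space of finite type, and $\pi_*(L)\otimes\mathbb Q$ has finite total dimension, so Section~\ref{sec:glue} applies. By Propositions~\ref{prop:open} and~\ref{prop:large} the hypotheses of Corollary~\ref{cor:criterion} hold. Hence $\hat{\mathcal G}(\Omega X)$ is finite, and so is its subset $\mathcal G(\Omega X)$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Bo} Borel, Publ. IHES \textbf{16} (1963).

\bibitem{CMN} Cohen, Moore and Neisendorfer, Ann. of Math. \textbf{110} (1979).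

\bibitem{Ha} Hatcher, \emph{Algebraic Topology}.

\bibitem{MW} McGibbon and Wilkerson, \emph{Loop spaces of finite complexes at large primes}, Proc. AMS \textbf{96} (1986).

\bibitem{Ne} Neisendorfer, Math. Proc. Camb. Phil. Soc. \textbf{90} (1981).

\end{thebibliography}
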